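\title{Borel reductions of $\ell_p$ and $c_0$ to measure equivalence}

\begin{abstract}
We determine which of the equivalence relations $\ell_p$ $(1\le p<\infty)$ and $c_0$ on $\mathbb R^\omega$ are Borel reducible to measure equivalence of Borel probability measures on $2^\omega$: the relation $\ell_p$ is reducible if and only if $p\le 2$, and $c_0$ is not. The proof transfers the relations to the compact group $\mathbb T^\omega$, averages the Hellinger affinity of $f(x)$ and $f(x+g)$ over $x$ to obtain a positive definite function of $g$, and applies to it an inequality of cotype-$2$ type proved by Fourier analysis. The same method gives a rigidity theorem for Borel homomorphisms into measure equivalence and decides reducibility for equivalence relations of Orlicz type.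
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $E$ and $F$ be equivalence relations on Polish spaces $X$ and $Y$. A \emph{Borel reduction} of $E$ to $F$ is a Borel map $f\colon X\to Y$ such that
\[
x\mathrel{E}x'\iff f(x)\mathrel{F}f(x')\qquad\text{for all }x,x'\in X,
\]
and we write $E\le_B F$ if one exists. A reduction assigns to the points of $X$, in a Borel way, $F$-classes as complete invariants for $E$, so $E\le_B F$ says that classifying up to $E$ is no harder than classifying up to $F$. Reductions compose, so $\le_B$ is transitive.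

We consider the following relations. On $\mathbb R^\omega$, for $1\le p<\infty$,
\[
x\mathrel{\ell_p}y\iff\sum_n|x(n)-y(n)|^p<\infty,\qquad\qquad x\mathrel{c_0}y\iff\lim_n|x(n)-y(n)|=0 .
\]
On the Polish space $P(2^\omega)$ of Borel probability measures on $2^\omega$ with the weak$^*$ topology, \emph{measure equivalence} $\mu\equiv_m\nu$ means that $\mu$ and $\nu$ are mutually absolutely continuous, that is, they have the same null sets. We take two facts as known.
\begin{enumerate}
\item[(K1)] (Dougherty--Hjorth \cite{DH}) For $1\le p,q<\infty$, $\ell_p\le_B\ell_q$ if and only if $p\le q$.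
\item[(K2)] $\ell_2\le_B{\equiv_m}$.
\end{enumerate}
By (K1) the relations $\ell_p$ form a strictly increasing scale, and by (K1) and (K2) measure equivalence lies above the part $1\le p\le2$ of it. The problem is to find how far up the scale it reaches: (a) is it true, for $1\le p<\infty$, that $\ell_p\le_B{\equiv_m}$ if and only if $p\le2$? (b) does $c_0\le_B{\equiv_m}$ hold?

\begin{theorem}\label{thm:main}
\begin{enumerate}
\item[(a)] For $1\le p<\infty$, $\ell_p\le_B{\equiv_m}$ if and only if $p\le2$.
\item[(b)] $c_0\not\le_B{\equiv_m}$.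
\end{enumerate}
\end{theorem}

There is a reason to guess this answer. The square root of a probability density is a unit vector in an $L^2$ space, and for product measures the inner products of these vectors multiply over the factors. If the $n$-th factors of two products are at distance $s_n$ in this Hilbertian sense, the infinite product of inner products is governed by $\sum_n s_n^2$ (Example~\ref{ex:product}). A curve in a Hilbert space whose squared displacement is $O(|t-t'|^p)$ with $p>2$ is constant, so no coordinatewise construction of this kind produces an exponent $p>2$ (Remark~\ref{rem:curve}). The relation $c_0$ is coarser than every $\ell_p$ and should behave like $p=\infty$.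

This is only a guess. Fact (K1) excludes $\ell_p\le_B\ell_2$ for $p>2$, but $\equiv_m$ lies above $\ell_2$ and compares measures of very different kinds: for purely atomic measures, for instance, it is equality of the countable sets of atoms. A reduction need not act coordinatewise, need not take product measures as values, need not be continuous, and respects only equivalence classes, not distances. The work of the proof is to extract from such a map a quantitative object with Hilbertian geometry.

The method gives more than Theorem~\ref{thm:main}. We deduce that theorem from a rigidity statement, Theorem~\ref{thm:rigid}: for $p>2$, a Borel map into $P(2^\omega)$ that merely sends equivalent points to equivalent measures must, almost everywhere, ignore arbitrary changes along a suitable infinite set of coordinates. The method also locates the threshold more finely than the power scale does. Call $\Phi\colon[0,\infty)\to[0,\infty)$ a \emph{gauge} if it is nondecreasing, $\Phi(t)=0$ if and only if $t=0$, $\lim_{t\to0^+}\Phi(t)=0$, and there is a constant $L$ (necessarily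 $L\ge1$) with $\Phi(2t)\le L\Phi(t)$ for $t\in(0,1]$. On $\mathbb R^\omega$ put
\[
x\mathrel{E_\Phi}y\iff\sum_n\Phi(|x(n)-y(n)|)<\infty .
\]
If $\sum_n\Phi(t_n)<\infty$ then $t_n\to0$, because $\Phi$ is nondecreasing and positive on $(0,\infty)$. Together with
\begin{equation}\label{eq:quasi}
\Phi(a+b)\le\Phi(2\max(a,b))\le L\bigl(\Phi(a)+\Phi(b)\bigr)\qquad(a,b\in[0,1]),
\end{equation}
this shows that $E_\Phi$ is transitive, so it is a Borel equivalence relation. The function $t^p$ is a gauge for $0<p<\infty$, with $L=2^p$, and $E_\Phi=\ell_p$ when $p\ge1$.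

\begin{theorem}\label{thm:orlicz}
For a gauge $\Phi$ the following are equivalent:
\begin{enumerate}
\item[(i)] $E_\Phi\le_B{\equiv_m}$;
\item[(ii)] $E_\Phi\le_B\ell_2$;
\item[(iii)] there is $c>0$ with $\Phi(st)\ge c\,s^2\,\Phi(t)$ for all $s,t\in(0,1]$.
\end{enumerate}
\end{theorem}

For $\Phi(t)=t^p$, $0<p<\infty$, condition (iii) reads $s^{p}\ge cs^2$ on $(0,1]$, which says exactly $p\le2$. The function $\Phi(t)=t^2/\log(e/t)$ on $(0,1]$, $\Phi(t)=t^2$ for $t\ge1$, $\Phi(0)=0$, is a gauge with $L=4(1+\log2)$. It violates (iii), since $\Phi(s)/(s^2\Phi(1))=1/\log(e/s)\to0$ as $s\to0$. So $E_\Phi\not\le_B{\equiv_m}$, although $\Phi$ differs from $t^2$ only by a logarithm.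

Sections~\ref{sec:dist} and~\ref{sec:torus} set up the distances between measures and the passage to the torus. Section~\ref{sec:model} runs the argument in a linear model and introduces the averaged functions that replace the linear map. Sections~\ref{sec:invariance} and~\ref{sec:cotype} prove the three lemmas that carry the model over, and Sections~\ref{sec:rigid} and~\ref{sec:orlicz} prove the theorems.

\section{Total variation and Hellinger affinity}\label{sec:dist}

Write $P=P(2^\omega)$, and let $[s]$ be the cylinder of sequences extending $s\in2^n$. The clopen subsets of $2^\omega$ are the finite unions of cylinders; they form a countable algebra that generates the Borel sets. Hence two finite Borel measures that agree on clopen sets are equal, and for a finite Borel measure $\rho$, a Borel set $B$ and $\eta>0$ there is a clopen $C$ with $\rho(B\mathbin{\triangle}C)<\eta$. Indicators of cylinders are continuous and span a dense subspace of $C(2^\omega)$, so $\mu_j\to\mu$ in the weak$^*$ topology if and only if $\mu_j[s]\to\mu[s]$ for all $s$; in particular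 $\mu\mapsto\mu(C)$ is continuous for clopen $C$.

For $\mu,\nu\in P$ choose a finite Borel measure $\rho$ with $\mu,\nu\ll\rho$, let $u=d\mu/d\rho$ and $v=d\nu/d\rho$, and define the \emph{total variation distance} and the \emph{Hellinger affinity} by
\[
\|\mu-\nu\|=\int|u-v|\,d\rho\in[0,2],\qquad\alpha(\mu,\nu)=\int\sqrt{uv}\,d\rho\in[0,1].
\]
Neither depends on $\rho$: passing from $\rho$ to a measure $\rho'\gg\rho$ multiplies $u$ and $v$ by $d\rho/d\rho'$, both integrands are positively homogeneous of degree $1$ in $(u,v)$, and two choices of $\rho$ are dominated by their sum. The affinity is the inner product of the unit vectors $\sqrt u,\sqrt v$ of $L^2(\rho)$, so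
\begin{equation}\label{eq:hell}
1-\alpha(\mu,\nu)=\tfrac12\bigl\|\sqrt u-\sqrt v\bigr\|^2_{L^2(\rho)},
\end{equation}
and $\alpha(\mu,\nu)=0$ means $uv=0$ almost everywhere, that is, $\mu$ and $\nu$ are mutually singular. We need both quantities: total variation is the one whose limits preserve absolute continuity, and the affinity is the one that is positive definite.

\begin{lemma}\label{lem:dist}
\begin{enumerate}
\item[(a)] $\|\mu-\nu\|=2\sup\{|\mu(C)-\nu(C)|:C\text{ clopen}\}$ and $\alpha(\mu,\nu)=\lim_n\sum_{s\in2^n}\sqrt{\mu[s]\,\nu[s]}$. Hence both functions are Borel on $P\times P$.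
\item[(b)] $1-\alpha(\mu,\nu)\le\frac12\|\mu-\nu\|$ and $\|\mu-\nu\|\le2\sqrt2\,\sqrt{1-\alpha(\mu,\nu)}$.
\item[(c)] For $\mu\in P$, the set $P_\mu=\{\nu\in P:\nu\ll\mu\}$ is a complete separable metric space under total variation.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Since $\int(u-v)\,d\rho=0$, we have $|\mu(B)-\nu(B)|\le\frac12\|\mu-\nu\|$ for every Borel $B$, with equality for $B=\{u>v\}$. Approximating this $B$ by clopen sets with respect to $\mu+\nu$ gives the first formula. For the second take $\rho=(\mu+\nu)/2$, so that $0\le u,v\le2$. The conditional expectations $u_n,v_n$ of $u,v$ given the cylinders of length $n$ equal $\mu[s]/\rho[s]$ and $\nu[s]/\rho[s]$ on each $[s]$ with $\rho[s]>0$, so $\sum_{s\in2^n}\sqrt{\mu[s]\nu[s]}=\int\sqrt{u_nv_n}\,d\rho$. By the martingale convergence theorem $u_n\to u$ and $v_n\to v$ almost everywhere, and bounded convergence finishes the proof. A countable supremum and a pointwise limit of continuous functions are Borel.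

(b) The first inequality follows from \eqref{eq:hell} and $(\sqrt u-\sqrt v)^2\le|\sqrt u-\sqrt v|(\sqrt u+\sqrt v)=|u-v|$. For the second, with $\alpha=\alpha(\mu,\nu)$, the Cauchy--Schwarz inequality gives
\[
\|\mu-\nu\|=\int|\sqrt u-\sqrt v|\,(\sqrt u+\sqrt v)\,d\rho\le\sqrt{2-2\alpha}\,\sqrt{2+2\alpha}\le2\sqrt2\,\sqrt{1-\alpha}.
\]

(c) The map $\nu\mapsto d\nu/d\mu$ is an isometry of $P_\mu$ onto the closed subset $\{w\ge0,\ \int w\,d\mu=1\}$ of the Banach space $L^1(\mu)$, in which the rational linear combinations of indicators of clopen sets are dense.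
\end{proof}

The whole space $P$ is not separable in total variation, since distinct Dirac masses are at distance $2$. Part (c) says that a single measure class is, and this is how the hypothesis of measure equivalence enters Lemma~\ref{lem:small}.

\section{The torus and a product example}\label{sec:torus}

We want to average over the domain of a reduction. The group $\mathbb R^\omega$ has no translation-invariant Borel probability measure (its image on one coordinate would be such a measure on $\mathbb R$), so we wrap each coordinate around a circle.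

Let $\mathbb T=\mathbb R/\mathbb Z$, and for $t\in\mathbb T$ let $|t|\in[0,\frac12]$ be the distance from $t$ to $0$. By concavity of the sine on $[0,\frac\pi2]$,
\begin{equation}\label{eq:sin}
2|t|\le|\sin\pi t|\le\pi|t|\qquad(t\in\mathbb T).
\end{equation}
Let $\lambda$ be the Haar probability measure on the compact group $\mathbb T^\omega$, and let $\mathbb T^{(\omega)}$ be the subgroup of finitely supported elements. For $s\in\mathbb R$, $se_n$ is the element with $n$-th coordinate $s\bmod1$ and all other coordinates $0$, and $s\mathbf 1_I=\sum_{n\in I}se_n$ for $I\subseteq\omega$. Infinite sums of elements with pairwise disjoint supports are taken coordinatewise; the partial sums converge in $\mathbb T^\omega$. For a gauge $\Phi$ put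
\[
N_\Phi(g)=\sum_n\Phi(|g_n|),\qquad G_\Phi=\{g\in\mathbb T^\omega:N_\Phi(g)<\infty\},\qquad G_\infty=\{g\in\mathbb T^\omega:|g_n|\to0\},
\]
and write $N_p$, $G_p$ when $\Phi(t)=t^p$. By \eqref{eq:quasi}, $G_\Phi$ is a subgroup, and $\mathbb T^{(\omega)}\le G_\Phi\le G_\infty$. For a subgroup $G\le\mathbb T^\omega$ let $x\mathrel{E_G}y\iff x-y\in G$, and call a map $f\colon\mathbb T^\omega\to P$ \emph{$G$-invariant} if $x-y\in G$ implies $f(x)\equiv_mf(y)$. This is one half of being a reduction of $E_G$ to $\equiv_m$.

\begin{lemma}\label{lem:theta}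
The continuous map $\Theta\colon\mathbb T^\omega\to\mathbb R^\omega$ with $\Theta(x)(2n)=\cos2\pi x_n$ and $\Theta(x)(2n+1)=\sin2\pi x_n$ reduces $E_{G_\infty}$ to $c_0$ and $E_{G_\Phi}$ to $E_\Phi$ for every gauge $\Phi$; in particular it reduces $E_{G_p}$ to $\ell_p$ for $1\le p<\infty$.
\end{lemma}

\begin{proof}
Fix $x,y$, let $a_n=|x_n-y_n|$, and let $M_n$ be the larger of $|\Theta(x)(i)-\Theta(y)(i)|$ for $i=2n,2n+1$. The chord between $e^{2\pi ix_n}$ and $e^{2\pi iy_n}$ has length $2\sin\pi a_n\in[4a_n,2\pi a_n]$ by \eqref{eq:sin}, and $M_n$ lies between $1/\sqrt2$ times this length and the length itself. So $a_n\le M_n\le8a_n$. Thus $M_n\to0$ if and only if $a_n\to0$, which is the claim for $c_0$. The sum defining $\Theta(x)\mathrel{E_\Phi}\Theta(y)$ lies between $\sum_n\Phi(M_n)$ and $2\sum_n\Phi(M_n)$. If it is finite, so is $\sum_n\Phi(a_n)$. Conversely, if $\sum_n\Phi(a_n)<\infty$, then $4a_n\le1$ for large $n$, and for such $n$ three doublings give $\Phi(M_n)\le\Phi(8a_n)\le L^3\Phi(a_n)$.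
\end{proof}

The following example shows where the exponent $2$ comes from. We use it later to test the hypotheses of each step.

\begin{example}\label{ex:product}
In $\mathbb R^4$, with coordinates indexed by the four elements of $2^2$, take the orthonormal vectors $v_0=\frac12(1,1,1,1)$, $v_1=\frac12(1,1,-1,-1)$, $v_2=\frac12(1,-1,1,-1)$, and for $t\in\mathbb T$ let
\[
w(t)=\tfrac1{\sqrt5}\bigl(2v_0+\cos(2\pi t)\,v_1+\sin(2\pi t)\,v_2\bigr).
\]
This is a unit vector with coordinates at least $(2-\sqrt2)/(2\sqrt5)>0$, so the squares of its coordinates are the weights of a fully supported probability measure $\beta_t$ on $2^2$, and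
\[
\sum_{i\in2^2}\sqrt{\beta_t(i)\beta_{t'}(i)}=\langle w(t),w(t')\rangle=\tfrac15\bigl(4+\cos2\pi(t-t')\bigr)=1-\tfrac25\sin^2\pi(t-t').
\]
Let $f_0(x)=\bigotimes_n\beta_{x_n}$ on $(2^2)^\omega=2^\omega$. The map $f_0\colon\mathbb T^\omega\to P$ is continuous, since the measure of a cylinder is a continuous function of finitely many $x_n$. The sums in Lemma~\ref{lem:dist}(a) over cylinders of even length factor, so
\begin{equation}\label{eq:prod}
\alpha\bigl(f_0(x),f_0(x+g)\bigr)=\prod_n\Bigl(1-\tfrac25\sin^2\pi g_n\Bigr).
\end{equation}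
We claim that $f_0$ reduces $E_{G_2}$ to $\equiv_m$. If $g\notin G_2$, then $\sum_n\sin^2\pi g_n=\infty$ by \eqref{eq:sin}, the product vanishes, and $f_0(x)$, $f_0(x+g)$ are mutually singular. Let $g\in G_2$, and let $s_j$ agree with $g$ on the first $j$ coordinates and vanish elsewhere. Then $f_0(x+s_j)\ll f_0(x)$, with density a product of $j$ ratios of positive weights. By Lemma~\ref{lem:dist}(b), \eqref{eq:prod}, the inequality $1-\prod_n(1-b_n)\le\sum_nb_n$ for $b_n\in[0,1]$, and \eqref{eq:sin},
\[
\|f_0(x+g)-f_0(x+s_j)\|^2\le8\cdot\tfrac{2\pi^2}5\sum_{n\ge j}|g_n|^2\longrightarrow0 .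
\]
Since $P_{f_0(x)}$ is complete, $f_0(x+g)\ll f_0(x)$. The same argument for $x+g$ and $-g$ gives the reverse relation.
\end{example}

\begin{remark}\label{rem:curve}
To imitate the example with exponent $p>2$ one would want a nonconstant curve $t\mapsto\beta_t\in P$, $t\in\mathbb R$, with $1-\alpha(\beta_t,\beta_{t'})\le C|t-t'|^p$ for $|t-t'|\le1$. There is none. By \eqref{eq:hell}, applied with one $\rho$ dominating all the measures involved, $d=\sqrt{1-\alpha}$ satisfies the triangle inequality. Cutting $[t,t']$ into $k$ equal parts gives $d(\beta_t,\beta_{t'})\le k\sqrt C\,(|t-t'|/k)^{p/2}\to0$, so $\beta_t=\beta_{t'}$ by Lemma~\ref{lem:dist}(b).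
\end{remark}

\section{A linear model and the averaged affinity}\label{sec:model}

Remark~\ref{rem:curve} looks at one coordinate at a time. A general map can treat each coordinate differently, and the obstruction has to come from many coordinates at once. It is already visible for linear maps.

\begin{example}\label{ex:linear}
Let $p>2$, let $T$ be a bounded linear operator from the Banach space $\ell^p$ of $p$-summable real sequences to a real Hilbert space, and let $\mathbf e_n$ be the unit vectors of $\ell^p$. Then $\|T\mathbf e_n\|\to0$. To see this, average over all $A\subseteq\{1,\dots,m\}$: an index lies in $A$ with probability $\frac12$ and two distinct indices do with probability $\frac14$, so for vectors $v_1,\dots,v_m$ in a Hilbert space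
\begin{equation}\label{eq:average}
2^{-m}\sum_A\Bigl\|\sum_{i\in A}v_i\Bigr\|^2=\frac14\sum_i\|v_i\|^2+\frac14\Bigl\|\sum_iv_i\Bigr\|^2\ \ge\ \frac14\sum_i\|v_i\|^2 .
\end{equation}
Take $m=K^2$ distinct indices $n_i$ and $h_i=\mathbf e_{n_i}/K$. Every subsum satisfies $\|\sum_{i\in A}h_i\|_p^p\le K^{2-p}$, so $\|T\sum_{i\in A}h_i\|^2\le\varepsilon_K$, where $\varepsilon_K=\|T\|^2K^{2(2-p)/p}\to0$. By \eqref{eq:average},
\[
\frac1m\sum_{i=1}^m\|T(Kh_i)\|^2=\sum_{i=1}^m\|Th_i\|^2\le4\varepsilon_K ,
\]
and $Kh_i=\mathbf e_{n_i}$. Hence fewer than $K^2$ indices $n$ have $\|T\mathbf e_n\|^2>4\varepsilon_K$. Choosing $n_1<n_2<\cdots$ with $\|T\mathbf e_{n_j}\|\le2^{-j}$, we see that $\sum_js_jT\mathbf e_{n_j}$ converges for every bounded sequence $(s_j)$: along these coordinates, $T$ does not detect whether a sequence lies in $\ell^p$. For $p=2$ the bound $K^{2-p}$ does not tend to $0$, and the identity operator is a counterexample.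
\end{example}

For a Borel map $f\colon\mathbb T^\omega\to P$ we need a function of $g$ alone in the role of $\|Tg\|^2$. In Example~\ref{ex:product} the affinity of $f_0(x)$ and $f_0(x+g)$ does not depend on $x$. In general we remove the dependence by averaging. For $g\in\mathbb T^\omega$ put
\[
D(g)=\int\|f(x+g)-f(x)\|\,d\lambda(x),\qquad\varphi(g)=\int\alpha\bigl(f(x),f(x+g)\bigr)\,d\lambda(x),\qquad\psi=1-\varphi .
\]
The integrands are Borel by Lemma~\ref{lem:dist}(a). By \eqref{eq:hell}, $2\psi(g)$ is the mean squared Hilbertian displacement caused by $g$. For $f_0$ we write $D_0,\varphi_0,\psi_0$; the function $\varphi_0(g)$ is the product in \eqref{eq:prod}.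

A function $\varphi$ on an abelian group $\Gamma$ is \emph{positive definite} if $\sum_{i,j}c_i\bar c_j\,\varphi(g_i-g_j)\ge0$ for all finite families $g_i\in\Gamma$, $c_i\in\mathbb C$.

\begin{lemma}\label{lem:avg}
Let $f\colon\mathbb T^\omega\to P$ be Borel. Then $D(-g)=D(g)$,
\begin{equation}\label{eq:Dpsi}
\psi(g)\le\tfrac12D(g),\qquad D(g)\le2\sqrt2\,\sqrt{\psi(g)},
\end{equation}
and $\varphi$ is a real-valued positive definite function on $\mathbb T^\omega$ with $\varphi(0)=1$.
\end{lemma}

\begin{proof}
The substitution $x\mapsto x+g$ preserves $\lambda$ and turns $D(-g)$ into $D(g)$. Integrating Lemma~\ref{lem:dist}(b) gives \eqref{eq:Dpsi}, where the second inequality uses Jensen's inequality for the concave function $\sqrt{\,\cdot\,}$. The substitution $x\mapsto x+g_j$ gives $\varphi(g_i-g_j)=\int\alpha(f(x+g_j),f(x+g_i))\,d\lambda(x)$. For fixed $x$ let $\rho=\sum_if(x+g_i)$ and $u_i=df(x+g_i)/d\rho$; then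
\[
\sum_{i,j}c_i\bar c_j\,\alpha\bigl(f(x+g_j),f(x+g_i)\bigr)=\Bigl\|\sum_ic_i\sqrt{u_i}\Bigr\|^2_{L^2(\rho)}\ge0,
\]
and we integrate over $x$.
\end{proof}

With $\psi(g)$ in place of $\|Tg\|^2$, Example~\ref{ex:linear} used three things, and each needs a substitute. Boundedness of $T$ is replaced by Lemma~\ref{lem:small}: invariance forces $D(g)$ to be small when $N_\Phi(g)$ is small and $g$ is supported far out. Convergence of $\sum_js_jT\mathbf e_{n_j}$ is replaced by Lemma~\ref{lem:sum}: summable values $D(g_j)$ force $f(x)\equiv_mf(x+\sum_jg_j)$. The inequality \eqref{eq:average}, together with homogeneity of $T$, is replaced by Lemma~\ref{lem:cotype}.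

\section{Two consequences of invariance}\label{sec:invariance}

Both lemmas of this section make up for the discontinuity of $f$ by a standard fact. If $\Gamma$ is a compact metrizable abelian group with Haar probability measure $\kappa$ and $F\in L^1(\kappa)$, then
\begin{equation}\label{eq:transl}
\|F(\,\cdot+s)-F(\,\cdot+s')\|_{L^1(\kappa)}\to0\qquad\text{as }s\to s'\text{ in }\Gamma .
\end{equation}
This holds for continuous $F$ by uniform continuity; continuous functions are dense in $L^1(\kappa)$, and translations are isometries.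

\begin{lemma}[small steps]\label{lem:small}
Let $\Phi$ be a gauge and let $f\colon\mathbb T^\omega\to P$ be Borel and $G_\Phi$-invariant. For every $\varepsilon>0$ there are $n_0\in\omega$ and $\delta>0$ such that $D(g)\le\varepsilon$ for all $g\in\mathbb T^{(\omega)}$ with support in $[n_0,\infty)$ and $N_\Phi(g)\le\delta$.
\end{lemma}

The difficulty is that \eqref{eq:transl} needs a function with values in a separable space, while $f$, measured in total variation, takes values in a nonseparable one. A counterexample to the lemma gives a sequence $(g_k)$ all of whose subsums lie in $G_\Phi$. For fixed $x$, the map $f$ restricted to the translates of $x$ by these subsums takes values in one measure class, and the subsums are indexed by a compact group in which adding or removing $g_k$ is a translation tending to $0$.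

\begin{proof}
Suppose that the statement fails for $\varepsilon$. Inductively choose $g_k\in\mathbb T^{(\omega)}$, $k\ge1$, with $N_\Phi(g_k)\le2^{-k}$, $D(g_k)>\varepsilon$, and support beyond the supports of $g_1,\dots,g_{k-1}$. Let $\Gamma$ be the set of all $A\subseteq\{1,2,\dots\}$, a compact group under symmetric difference when identified with a countable power of $\mathbb Z/2$, and let $\kappa$ be its Haar measure, the fair coin measure. Let $\tau_k(A)=A\mathbin{\triangle}\{k\}$; this is the translation by $\{k\}$, and $\{k\}\to\emptyset$ in $\Gamma$. Put $h_A=\sum_{k\in A}g_k$. Each coordinate of $h_A$ depends on at most one bit of $A$, so $A\mapsto h_A$ is continuous. Since the supports are disjoint, $N_\Phi(h_A)=\sum_{k\in A}N_\Phi(g_k)\le1$, so $h_A\in G_\Phi$ and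
\begin{equation}\label{eq:oneclass}
f(x+h_A)\in P_{f(x)}\qquad\text{for all }x\in\mathbb T^\omega,\ A\in\Gamma .
\end{equation}
The function $(x,A)\mapsto\|f(x+h_A)-f(x+h_{\tau_kA})\|$ is Borel on $\mathbb T^\omega\times\Gamma$ by Lemma~\ref{lem:dist}(a), with values in $[0,2]$. Let
\[
I_k(x)=\int\|f(x+h_A)-f(x+h_{\tau_kA})\|\,d\kappa(A).
\]
We have $h_{\tau_kA}=h_A+g_k$ if $k\notin A$ and $h_{\tau_kA}=h_A-g_k$ if $k\in A$. So for each $A$ the integral over $x$ equals $D(\pm g_k)=D(g_k)$ by invariance of $\lambda$, and Fubini's theorem gives $\int I_k\,d\lambda=D(g_k)>\varepsilon$ for all $k$. We show that $I_k(x)\to0$ for every $x$; since $0\le I_k\le2$, dominated convergence then gives a contradiction.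

Fix $x$ and $\eta>0$. By Lemma~\ref{lem:dist}(c) there is a sequence $\nu_1,\nu_2,\dots$ dense in $P_{f(x)}$ in total variation. Let $B_i$ be the set of $A\in\Gamma$ for which $i$ is least with $\|f(x+h_A)-\nu_i\|<\eta$. The sets $B_i$ are Borel by Lemma~\ref{lem:dist}(a), and they partition $\Gamma$ by \eqref{eq:oneclass}. If $A$ and $\tau_kA$ lie in the same $B_i$, the integrand of $I_k(x)$ is less than $2\eta$. Therefore, for every $r$,
\[
I_k(x)\le2\eta+2\sum_{i\le r}\|\mathbf 1_{B_i}\circ\tau_k-\mathbf 1_{B_i}\|_{L^1(\kappa)}+2\kappa\Bigl(\bigcup_{i>r}B_i\Bigr).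
\]
By \eqref{eq:transl} the finite sum tends to $0$ as $k\to\infty$. Letting then $r\to\infty$ gives $\limsup_kI_k(x)\le2\eta$, and $\eta$ was arbitrary.
\end{proof}

\begin{remark}\label{rem:smallfails}
Invariance under the infinite sums $h_A$ is essential. The map $f_0$ is invariant under $G_2$, hence under $\mathbb T^{(\omega)}$, but the conclusion fails for $f_0$ and $N_p$ with $p>2$. For $g=\frac1{2K}\mathbf 1_I$ with $|I|=K^2$ we have $N_p(g)=K^2(2K)^{-p}\to0$, while \eqref{eq:prod} and \eqref{eq:sin} give $\varphi_0(g)\le(1-\frac2{5K^2})^{K^2}\le e^{-2/5}$, so $D_0(g)\ge2(1-e^{-2/5})$ wherever $I$ lies.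
\end{remark}

The next lemma extends the last step of Example~\ref{ex:product}. There the distance from $f_0(x+s_j)$ to $f_0(x+g)$ could be computed. Now we control only the finite steps, so we obtain a limit first and must then identify it with $f(x+g)$.

\begin{lemma}[summable steps]\label{lem:sum}
Let $f\colon\mathbb T^\omega\to P$ be Borel and $\mathbb T^{(\omega)}$-invariant. Let $g_1,g_2,\ldots\in\mathbb T^{(\omega)}$ have pairwise disjoint supports, let $\sum_jD(g_j)<\infty$, and let $g=\sum_jg_j$. Then $f(x)\equiv_mf(x+g)$ for $\lambda$-almost every $x$.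
\end{lemma}

\begin{proof}
Let $s_0=0$ and $s_j=g_1+\dots+g_j\in\mathbb T^{(\omega)}$. By invariance of $f$, $f(x+s_j)\in P_{f(x)}$ for all $x$ and $j$. By invariance of $\lambda$ and monotone convergence,
\[
\int\sum_{j\ge1}\|f(x+s_j)-f(x+s_{j-1})\|\,d\lambda(x)=\sum_{j\ge1}D(g_j)<\infty .
\]
So for almost every $x$ the sequence $f(x+s_j)$ is Cauchy in total variation and, by Lemma~\ref{lem:dist}(c), converges to some $\nu_x\in P_{f(x)}$.

For clopen $C$ let $f_C(x)=f(x)(C)$, a bounded Borel function. Then $f_C(x+s_j)\to\nu_x(C)$ for almost every $x$. Since $s_j\to g$ in $\mathbb T^\omega$, \eqref{eq:transl} gives $f_C(\,\cdot+s_j)\to f_C(\,\cdot+g)$ in $L^1(\lambda)$, hence almost everywhere along a subsequence. So $\nu_x(C)=f(x+g)(C)$ for almost every $x$. There are countably many clopen sets and they determine a measure, so $f(x+g)=\nu_x\ll f(x)$ for almost every $x$.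

The sequence $(-g_j)$ satisfies the same hypotheses, because $D(-g_j)=D(g_j)$. Hence $f(y-g)\ll f(y)$ for almost every $y$, and with $y=x+g$ we get $f(x)\ll f(x+g)$ for almost every $x$.
\end{proof}

The invariance hypothesis cannot be dropped: for a sum with one nonzero term the condition on $D$ is empty, and the conclusion is invariance under $g_1$ almost everywhere.

\section{A cotype inequality for positive definite functions}\label{sec:cotype}

In Example~\ref{ex:linear}, a bound $\varepsilon$ on all subsums gave $\sum_i\|Th_i\|^2\le4\varepsilon$, and homogeneity converted this into a bound on the average of $\|T(Kh_i)\|^2$. The first step is false for $\psi$. On any abelian group $\varphi=(1-\varepsilon)+\varepsilon\mathbf 1_{\{0\}}$ is positive definite, since $\sum_{i,j}c_i\bar c_j\mathbf 1_{\{0\}}(g_i-g_j)=\sum_g|\sum_{g_i=g}c_i|^2$; here $\psi\le\varepsilon$ everywhere, but $\sum_{i\le m}\psi(h_i)=m\varepsilon$ for nonzero $h_i$. The final conclusion does survive in this example, for the different reason that $\psi$ is bounded by $\varepsilon$. A general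 $\psi$ mixes the two behaviors, and the tool that separates them is the Herglotz--Bochner theorem: if $\varphi\colon\mathbb Z^m\to\mathbb C$ is positive definite and $\varphi(0)=1$, there is a random vector $(\vartheta_1,\dots,\vartheta_m)$ in $\mathbb T^m$ with $\varphi(k_1,\dots,k_m)=\mathbb E\,e^{2\pi i\sum_jk_j\vartheta_j}$ for all $(k_1,\dots,k_m)\in\mathbb Z^m$. Where the vector is small we argue as in the linear model. It is large only with probability $O(\varepsilon)$, and there a trivial bound suffices.

\begin{lemma}\label{lem:cotype}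
Let $\varphi$ be a real-valued positive definite function on an abelian group $\Gamma$ with $\varphi(0)=1$, and let $\psi=1-\varphi$. Let $h_1,\dots,h_m\in\Gamma$ satisfy $\psi(\sum_{j\in A}h_j)\le\varepsilon$ for every $A\subseteq\{1,\dots,m\}$. Then for every integer $k$ with $1\le k\le\sqrt m$,
\[
\frac1m\sum_{j=1}^m\psi(kh_j)\le6\varepsilon .
\]
\end{lemma}

\begin{proof}
The function $(k_1,\dots,k_m)\mapsto\varphi(\sum_jk_jh_j)$ is positive definite on $\mathbb Z^m$ with value $1$ at $0$. Let $(\vartheta_1,\dots,\vartheta_m)$ be the random vector that represents it, and put $y_j=1-\cos2\pi\vartheta_j=2\sin^2\pi\vartheta_j\in[0,2]$ and $S=\sum_jy_j$. Averaging the hypothesis over all $A$ and expanding the product,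
\[
1-\varepsilon\le2^{-m}\sum_A\varphi\Bigl(\sum_{j\in A}h_j\Bigr)=\mathbb E\prod_{j=1}^m\frac{1+e^{2\pi i\vartheta_j}}2\le\mathbb E\prod_{j=1}^m|\cos\pi\vartheta_j| .
\]
Since $|\cos\pi\vartheta_j|=\sqrt{1-y_j/2}\le e^{-y_j/4}$, we obtain
\begin{equation}\label{eq:S}
\mathbb E\bigl(1-e^{-S/4}\bigr)\le\varepsilon ,
\end{equation}
which is the substitute for \eqref{eq:average}. The substitute for homogeneity is $|\sin k\beta|\le k|\sin\beta|$, which follows by induction from the addition formula. It gives $1-\cos2\pi k\vartheta_j=2\sin^2\pi k\vartheta_j\le k^2y_j$, and the left side is also at most $2$. As $\varphi$ is real, $\psi(kh_j)=\mathbb E(1-\cos2\pi k\vartheta_j)$, and as $k^2\le m$,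
\[
\frac1m\sum_j\psi(kh_j)=\mathbb E\,\frac1m\sum_j\bigl(1-\cos2\pi k\vartheta_j\bigr)\le\mathbb E\min\Bigl(2,\frac{k^2}mS\Bigr)\le\mathbb E\min(2,S).
\]
The function $1-e^{-S/4}$ is concave, increasing and zero at $0$, so it is at least $\frac S2(1-e^{-1/2})$ for $S\in[0,2]$ and at least $1-e^{-1/2}$ for $S\ge2$. Since $e^{1/2}>\frac32$, we have $1-e^{-1/2}>\frac13$, hence $\min(2,S)\le6(1-e^{-S/4})$, and \eqref{eq:S} completes the proof.
\end{proof}

\begin{remark}\label{rem:sharp}
The order $\sqrt m$ cannot be improved. For $\varphi_0$ and $h_j=\frac1{2k}e_j$, $j\le m$, every subsum has $\psi_0\le m\cdot\frac25\cdot\frac{\pi^2}{4k^2}\le m/k^2$, while $\psi_0(kh_j)=\psi_0(\frac12e_j)=\frac25$. So the conclusion fails, with $\varepsilon=m/k^2$, as soon as $k^2>15m$.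
\end{remark}

Both remaining proofs use Lemmas~\ref{lem:small} and~\ref{lem:cotype} in the following combination.

\begin{proposition}\label{prop:key}
Let $\Phi$ be a gauge and let $f\colon\mathbb T^\omega\to P$ be Borel and $G_\Phi$-invariant. For every $\eta>0$ there are $n_0\in\omega$ and $\delta>0$ with the following property. If $K\ge1$ is an integer and $h_1,\dots,h_{K^2}\in\mathbb T^{(\omega)}$ have pairwise disjoint supports in $[n_0,\infty)$ and $\sum_iN_\Phi(h_i)\le\delta$, then $D(Kh_i)\le\eta$ for some $i$.
\end{proposition}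

\begin{proof}
Let $\varepsilon=\eta^2/48$ and take $n_0,\delta$ from Lemma~\ref{lem:small}. For $A\subseteq\{1,\dots,K^2\}$, disjointness gives $N_\Phi(\sum_{i\in A}h_i)\le\delta$, so $\psi(\sum_{i\in A}h_i)\le\frac12D(\sum_{i\in A}h_i)\le\varepsilon$ by \eqref{eq:Dpsi}. By Lemma~\ref{lem:avg}, Lemma~\ref{lem:cotype} applies with $m=K^2$ and $k=K$, and yields $i$ with $\psi(Kh_i)\le6\varepsilon$. Then $D(Kh_i)\le2\sqrt2\sqrt{6\varepsilon}=\eta$ by \eqref{eq:Dpsi}.
\end{proof}

\section{Rigidity of invariant maps for $p>2$}\label{sec:rigid}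

For $A\subseteq\omega$ let $\mathbb T^A$ be the group of all $g\in\mathbb T^\omega$ with support contained in $A$.

\begin{theorem}\label{thm:rigid}
Let $2<p<\infty$.
\begin{enumerate}
\item[(a)] If $f\colon\mathbb T^\omega\to P(2^\omega)$ is Borel and $G_p$-invariant, then $\sup_{s\in\mathbb R}D(se_n)\to0$ as $n\to\infty$.
\item[(b)] For such $f$, every infinite $B\subseteq\omega$ contains an infinite $A$ such that for every $g\in\mathbb T^A$, $f(x)\equiv_mf(x+g)$ for $\lambda$-almost every $x$.
\item[(c)] If $G\le\mathbb T^\omega$ is any subgroup with $G_p\le G$ and $E_G\le_B{\equiv_m}$, then every infinite $B\subseteq\omega$ contains an infinite $A$ with $\mathbb T^A\le G$.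
\end{enumerate}
\end{theorem}

\begin{proof}
(a) Let $\eta>0$ and take $n_0,\delta$ from Proposition~\ref{prop:key} for $\Phi(t)=t^p$. Since $p>2$, there is an integer $K\ge1$ with $K^2(2K)^{-p}\le\delta$; this is the only use of $p>2$. Suppose that $\sup_sD(se_n)>\eta$ for $K^2$ distinct indices $n_1,\dots,n_{K^2}\ge n_0$. Since $se_n$ depends only on $s\bmod1$, there are $s_i\in[-\frac12,\frac12]$ with $D(s_ie_{n_i})>\eta$. The elements $h_i=\frac{s_i}Ke_{n_i}$ have disjoint supports, $\sum_iN_p(h_i)\le K^2(2K)^{-p}\le\delta$, and $Kh_i=s_ie_{n_i}$. This contradicts Proposition~\ref{prop:key}. So $\sup_sD(se_n)\le\eta$ for all but finitely many $n$.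

(b) By (a) choose $A=\{n_1<n_2<\cdots\}\subseteq B$ with $\sup_sD(se_{n_j})\le2^{-j}$. For $g\in\mathbb T^A$ apply Lemma~\ref{lem:sum} to the elements that agree with $g$ at $n_j$ and vanish elsewhere, $j\ge1$; their sum is $g$.

(c) A Borel reduction $f$ of $E_G$ to $\equiv_m$ is $G_p$-invariant. Take $A\subseteq B$ from (b). For $g\in\mathbb T^A$ there is at least one $x$ with $f(x)\equiv_mf(x+g)$, and then $g\in G$ because $f$ is a reduction.
\end{proof}

All three parts fail for $p=2$. The map $f_0$ reduces $E_{G_2}$ to $\equiv_m$, and $G_2$ contains no $\mathbb T^A$ with $A$ infinite, so (b) and (c) fail; and $D_0(\frac12e_n)\ge2\psi_0(\frac12e_n)=\frac45$ for all $n$.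

\begin{proof}[Proof of Theorem~\ref{thm:main}]
For $1\le p\le2$ we have $\ell_p\le_B\ell_2\le_B{\equiv_m}$ by (K1) and (K2). Suppose that $\ell_p\le_B{\equiv_m}$ for some $p\in(2,\infty)$, or that $c_0\le_B{\equiv_m}$. By Lemma~\ref{lem:theta}, $E_G\le_B{\equiv_m}$ for $G=G_p$ in the first case and for $G=G_\infty$ in the second, where $G_3\le G_\infty$. In both cases Theorem~\ref{thm:rigid}(c) gives an infinite $A$ with $\mathbb T^A\le G\le G_\infty$. But $\frac12\mathbf 1_A\in\mathbb T^A$ has infinitely many coordinates at distance $\frac12$ from $0$, so it is not in $G_\infty$.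
\end{proof}

\section{Relations of Orlicz type}\label{sec:orlicz}

We prove Theorem~\ref{thm:orlicz}. The implication (ii)$\Rightarrow$(i) is (K2).

\subsection*{From (i) to (iii)}
When $\Phi(t)=t^p$ with $p>2$, condition (iii) fails at the scale $t=1$, and single coordinates of size up to $\frac12$ suffice, as in Theorem~\ref{thm:rigid}. For a general gauge, (iii) may fail only at small scales $\tau$, where a single coordinate contributes just $\Phi(\tau)$ to $N_\Phi$. We therefore use blocks of about $1/\Phi(\tau)$ coordinates, so that each block contributes at least $1$.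

Assume that (i) holds and (iii) fails. By Lemma~\ref{lem:theta} there is a Borel reduction $f$ of $E_{G_\Phi}$ to $\equiv_m$. We first restate the failure of (iii): for every $\delta'>0$ there are $\tau\in(0,\frac12]$ and an integer $K\ge1$ with
\begin{equation}\label{eq:fail}
K^2\,\Phi(\tau/K)\le\delta'\,\Phi(\tau).
\end{equation}
Indeed, since (iii) fails for $c=\delta'/(4L)$, there are $s,t\in(0,1]$ with $\Phi(st)<c\,s^2\Phi(t)$. Let $\tau=t/2$ and $K=\lceil1/s\rceil$, so that $1/s\le K\le2/s$. Then $\tau/K\le st$, $s^2\le4K^{-2}$ and $\Phi(t)\le L\Phi(\tau)$, so $\Phi(\tau/K)\le\Phi(st)<c\cdot4K^{-2}L\,\Phi(\tau)=\delta'K^{-2}\Phi(\tau)$. The halving of $t$ ensures that real numbers in $[0,\tau]$ keep their size in $\mathbb T$.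

\smallskip
\noindent\emph{Claim.} For all $\eta>0$ and $l\in\omega$ there is $g\in\mathbb T^{(\omega)}$ with support in $[l,\infty)$, $N_\Phi(g)\ge1$ and $D(g)\le\eta$.
\smallskip

Take $n_0,\delta$ from Proposition~\ref{prop:key}, and $\tau,K$ from \eqref{eq:fail} with $\delta'=\delta/(1+\Phi(1))$. Let $b=\lceil1/\Phi(\tau)\rceil$, so that $1\le b\,\Phi(\tau)\le1+\Phi(1)$. Choose pairwise disjoint sets $I_1,\dots,I_{K^2}\subseteq[\max(n_0,l),\infty)$ of size $b$ and put $h_i=\frac\tau K\mathbf 1_{I_i}$. Then
\[
\sum_iN_\Phi(h_i)=K^2\,b\,\Phi(\tau/K)\le\delta'\,b\,\Phi(\tau)\le\delta ,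
\]
so $D(Kh_i)\le\eta$ for some $i$, and $g=Kh_i=\tau\mathbf 1_{I_i}$ has $N_\Phi(g)=b\,\Phi(\tau)\ge1$. This proves the claim.

Using the claim inductively, choose $g_1,g_2,\ldots\in\mathbb T^{(\omega)}$ with pairwise disjoint supports, $N_\Phi(g_j)\ge1$ and $D(g_j)\le2^{-j}$, and let $g=\sum_jg_j$. By Lemma~\ref{lem:sum}, $f(x)\equiv_mf(x+g)$ for some $x$, so $g\in G_\Phi$. But $N_\Phi(g)=\sum_jN_\Phi(g_j)=\infty$, a contradiction.

\subsection*{From (iii) to (ii)}
It suffices to find a continuous map $V$ from $\mathbb R$ to a separable Hilbert space such that $\|V(a)-V(b)\|^2$ is comparable to $\Phi(\min(|a-b|,1))$, and to apply it in every coordinate. Condition (iii) says that $\Phi(\sqrt r)/r$ is nonincreasing on $(0,1]$ up to the factor $c$, a property that concave functions vanishing at $0$ have exactly. So we replace $\Phi(\sqrt r)$ by a comparable concave function, write that function as a mixture of the functions $r\mapsto\min(r,u)$, and replace $\min(t^2,u)$ by the comparable function $u(1-e^{-t^2/u})$, which is a squared Hilbertian distance.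

\emph{Step 1: a concave function.} Taking $s=1$ in (iii) shows $c\le1$. Let $F(r)=\Phi(\min(\sqrt r,1))$ for $r>0$. It is positive, nondecreasing, bounded by $\Phi(1)$, and $F(0^+)=0$; this is where $\lim_{t\to0^+}\Phi(t)=0$ is used. For $0<r\le u$ we have $F(r)\ge c\frac ruF(u)$. If $u\le1$, this is (iii) with $s=\sqrt{r/u}$ and $t=\sqrt u$. If $r\le1<u$, (iii) with $s=\sqrt r$ and $t=1$ gives $F(r)\ge cr\Phi(1)\ge c\frac ruF(u)$. If $r>1$, then $F(r)=F(u)$ and $c\frac ru\le1$. Together with monotonicity for $u\le r$, this gives $F(u)\le F(r)(1+\frac u{cr})$ for all $u,r>0$. Hence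
\[
\widehat F(u)=\inf_{r>0}F(r)\Bigl(1+\frac u{cr}\Bigr)\qquad\text{satisfies}\qquad F\le\widehat F\le\Bigl(1+\frac1c\Bigr)F,
\]
where the upper bound comes from $r=u$. As an infimum of nondecreasing affine functions, $\widehat F$ is concave and nondecreasing; it is also bounded, and $\widehat F(0^+)=0$.

\emph{Step 2: the mixture.} The right derivative $w$ of a concave function on $(0,\infty)$ is finite, nonincreasing and right-continuous, and the function is the integral of $w$ on compact subintervals. For $\widehat F$ we have $w\ge0$ by monotonicity, $w(v)\to0$ as $v\to\infty$ by boundedness, and $\widehat F(r)=\int_0^rw(v)\,dv$ because $\widehat F(0^+)=0$. Let $\zeta$ be the Lebesgue--Stieltjes measure on $(0,\infty)$ with $\zeta((v,v'])=w(v)-w(v')$. Then $\zeta((v,\infty))=w(v)<\infty$ for $v>0$, so $\zeta$ is $\sigma$-finite, and by Tonelli's theorem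
\[
\widehat F(r)=\int_0^r\zeta\bigl((v,\infty)\bigr)\,dv=\int\min(r,u)\,d\zeta(u).
\]
Put $Q(t)=\int u\,(1-e^{-t^2/u})\,d\zeta(u)$ for $t\in\mathbb R$. For $z\ge0$ we have $(1-e^{-1})\min(1,z)\le1-e^{-z}\le\min(1,z)$, the lower bound by concavity on $[0,1]$ and monotonicity beyond. With $z=t^2/u$ and $u\min(1,t^2/u)=\min(t^2,u)$ this gives $(1-e^{-1})\widehat F(t^2)\le Q(t)\le\widehat F(t^2)$ for $t\ne0$. As $Q(0)=0=\Phi(0)$,
\begin{equation}\label{eq:Q}
(1-e^{-1})\,\Phi(\min(|t|,1))\le Q(t)\le\Bigl(1+\frac1c\Bigr)\Phi(\min(|t|,1))\qquad(t\in\mathbb R).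
\end{equation}
In particular $Q$ is finite and $Q(t)\to0$ as $t\to0$.

\emph{Step 3: the Hilbert space.} Let $\gamma$ be the standard Gaussian measure on $\mathbb R$, for which $\int\cos(\theta\xi)\,d\gamma(\xi)=e^{-\theta^2/2}$. Let $\mathcal H$ be the complex $L^2$ space of the $\sigma$-finite measure $u\,d\zeta(u)\otimes d\gamma(\xi)$ on $(0,\infty)\times\mathbb R$, regarded as a real Hilbert space. It is separable, and it is infinite-dimensional because $\zeta\ne0$ (as $\widehat F>0$) and $\gamma$ has no atoms. For $a\in\mathbb R$ let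
\[
V(a)(u,\xi)=\tfrac1{\sqrt2}\Bigl(e^{ia\xi\sqrt{2/u}}-1\Bigr).
\]
Since $\frac12|e^{i\beta}-e^{i\beta'}|^2=1-\cos(\beta-\beta')$,
\[
\|V(a)-V(b)\|^2=\int u\int\Bigl(1-\cos\bigl((a-b)\xi\sqrt{2/u}\bigr)\Bigr)\,d\gamma(\xi)\,d\zeta(u)=Q(a-b).
\]
With $b=0$, where $V(0)=0$, this shows $V(a)\in\mathcal H$, and $V$ is continuous because $Q(t)\to0$ as $t\to0$.

\emph{Step 4: the reduction.} Let $(z_i)_{i\in\omega}$ be an orthonormal basis of the real Hilbert space $\mathcal H$. The map $x\mapsto(\langle V(x(n)),z_i\rangle)_{n,i}$ from $\mathbb R^\omega$ to $\mathbb R^{\omega\times\omega}\cong\mathbb R^\omega$ is continuous, and by Parseval's identity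
\[
\sum_{n,i}\bigl\langle V(x(n))-V(y(n)),z_i\bigr\rangle^2=\sum_nQ\bigl(x(n)-y(n)\bigr).
\]
By \eqref{eq:Q} this is finite if and only if $\sum_n\Phi(\min(|x(n)-y(n)|,1))<\infty$. Finiteness of this sum, or of the sum defining $E_\Phi$, forces $|x(n)-y(n)|\to0$, and then the two series have the same terms from some point on. So the map reduces $E_\Phi$ to $\ell_2$, and the proof of Theorem~\ref{thm:orlicz} is complete. \qed

\begin{thebibliography}{9}

\bibitem{DH}
Dougherty and Hjorth, the theorem that for $1\le p,q<\infty$, $\ell_p\le_B\ell_q$ if and only if $p\le q$.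

\end{thebibliography}
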